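\title{An infinite two-generated monoid whose algebras in positive characteristic are algebraic}

\begin{abstract}
We construct an infinite monoid $S$ with zero, generated by two elements, such that the monoid algebra $K[S]$ is algebraic over $K$ for every field $K$ of positive characteristic. Hence the implication ``$K[S]$ algebraic $\Rightarrow$ $S$ locally finite'' holds for all monoids $S$ exactly when $K$ has characteristic $0$. The matrix algebras over $K[S]$ are algebraic as well, and $S$ has subexponential growth. In high powers of an element, the words cancel along free orbits of a symmetric group, by a symmetric identity for matrices in characteristic $p$. The monoid has only trivial subgroups, and the same question for groups is not decided here.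
\end{abstract}

\section{The question and the results}\label{sec:intro}

Let $K$ be a field and $S$ a monoid. The \emph{monoid algebra} $K[S]$ is the vector space with basis $S$ and with the multiplication of $S$ extended bilinearly; its identity is the identity $1$ of $S$. The \emph{support} of an element of $K[S]$ is the finite set of elements of $S$ that appear in it with nonzero coefficient. A $K$-algebra $A$ is \emph{algebraic} over $K$ if every $a\in A$ is a root of a nonzero polynomial over $K$. A semigroup is \emph{locally finite} if each of its finitely generated subsemigroups is finite.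

If $S$ is locally finite, then $K[S]$ is algebraic: an element $a$ lies in $K[S']$, where $S'$ is the finite submonoid generated by the support of $a$, so the powers of $a$ are linearly dependent. The converse asks whether a condition on one element of the algebra at a time can control finitely many elements of the monoid at once.

\begin{quote}
\textbf{Question.} Let $K$ be a field and $S$ a monoid (for instance a group) such that $K[S]$ is algebraic over $K$. Must $S$ be locally finite?
\end{quote}

This question has been posed as an open problem, open even when $S$ is a group, and the answer is known to be positive when $\operatorname{char}K=0$. The simplest cases suggest a positive answer in general: over every field it is positive for monoids with one generator and for commutative monoids (Section~\ref{sec:positive}). We show that for monoids the answer is negative over every field of positive characteristic, and that one monoid serves for all these fields.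

\begin{theorem}\label{thm:main}
There is an infinite monoid $S$ with zero, generated by two elements, such that $K[S]$ is algebraic over $K$ for every field $K$ with $\operatorname{char}K>0$. In particular, $S$ is not locally finite.
\end{theorem}

A stronger form needs some terminology. Rings have an identity. A \emph{zero} of $S$ is an element $\theta$ with $\theta s=s\theta=\theta$ for all $s\in S$. For a ring $\Lambda$, let $\Lambda[S]$ be the free left $\Lambda$-module with basis $S$ and product $(\lambda s)(\lambda's')=\lambda\lambda'\,ss'$. Then $\Lambda\theta$ is an ideal, and the \emph{contracted algebra} $\Lambda_0[S]=\Lambda[S]/\Lambda\theta$ has basis $S\setminus\{\theta\}$; in it $\theta$ becomes $0$. If $R$ is commutative and $\Lambda=\mathrm{Mat}_k(R)$, then $\Lambda_0[S]=\mathrm{Mat}_k(R)\otimes_R R_0[S]=\mathrm{Mat}_k(R_0[S])$. A \emph{grading} of $S\setminus\{\theta\}$ by $\mathbb N=\{0,1,2,\dots\}$ is a function $\deg\colon S\setminus\{\theta\}\to\mathbb N$ with $\deg(ss')=\deg s+\deg s'$ whenever $ss'\neq\theta$. A finitely generated monoid has \emph{subexponential growth} if $\limsup_j G(j)^{1/j}\le 1$, where $G(j)$ is the number of elements that are products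 of at most $j$ generators.

\begin{theorem}\label{thm:strong}
The monoid $S$ of Theorem~\ref{thm:main} can be chosen with a grading of $S\setminus\{\theta\}$ by $\mathbb N$, in which $1$ is the only element of degree $0$, so that the following hold.
\begin{enumerate}
\item[(1)] For all $d,k\ge1$ and all primes $p$ there is an integer $N(d,k,p)$ such that, for every commutative ring $R$ with $pR=0$, every $\alpha\in\mathrm{Mat}_k(R)\otimes_R R_0[S]$ supported in degrees $1,\dots,d$ satisfies $\alpha^{N(d,k,p)}=0$.
\item[(2)] $\mathrm{Mat}_k(K[S])$ is algebraic over $K$ for every $k\ge1$ and every field $K$ of positive characteristic.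
\item[(3)] $S$ has subexponential growth.
\end{enumerate}
\end{theorem}

\begin{theorem}\label{thm:class}
For a field $K$ the following are equivalent:
\begin{enumerate}
\item[(a)] every monoid $S$ with $K[S]$ algebraic over $K$ is locally finite;
\item[(b)] every monoid $S$ generated by two elements with $K[S]$ algebraic over $K$ is finite;
\item[(c)] $\operatorname{char}K=0$.
\end{enumerate}
The number two is optimal: over any field $K$, a monoid $S$ generated by one element with $K[S]$ algebraic over $K$ is finite.
\end{theorem}

These theorems do not decide the Question for groups; see Section~\ref{sec:groups}.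

Section~\ref{sec:positive} treats the positive cases and extracts from them what a counterexample has to achieve. The monoid is built in Section~\ref{sec:monoid}. Section~\ref{sec:action} defines an action of a symmetric group on long words and settles linear elements by hand. Sections~\ref{sec:identity} and~\ref{sec:nil} extend the cancellation to arbitrary elements, and Section~\ref{sec:proofs} completes the proofs.

\section{The positive cases, and what a counterexample must do}\label{sec:positive}

\begin{proposition}\label{prop:positive}
Let $K[S]$ be algebraic over $K$.
\begin{enumerate}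
\item[(i)] For every $s\in S$ there are $i<j$ with $s^i=s^j$. If $S$ is generated by one element, then $S$ is finite.
\item[(ii)] If $\operatorname{char}K=0$, then $S$ is locally finite.
\end{enumerate}
\end{proposition}

Part (ii) is the known result mentioned above; we include a short proof because it shows exactly what changes in characteristic $p$.

\begin{proof}
(i) If $1,s,s^2,\dots$ were pairwise distinct, they would be distinct basis elements of $K[S]$, hence linearly independent, and $s$ would not be algebraic. If $s^i=s^j$ with $i<j$, then every power of $s$ is one of $1,s,\dots,s^{j-1}$.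

(ii) Let $S'$ be the submonoid generated by $s_1,\dots,s_k$, and let $a=1+s_1+\dots+s_k$ be a root of a nonzero polynomial of degree $M$. Division with remainder shows that every power $a^j$ lies in the span of $1,a,\dots,a^{M-1}$, so its support lies in the finite set $Y$ that is the union of the supports of these $M$ elements. On the other hand, the coefficient of $s$ in $a^j$ is the number of sequences of $j$ summands of $a$ with product $s$. In characteristic $0$ a positive integer is nonzero in $K$, so the support of $a^j$ consists of all products of at most $j$ generators. Hence $S'\subseteq Y$.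
\end{proof}

If $S$ is commutative, then (i) already gives local finiteness over every field, since each element of the submonoid generated by $s_1,\dots,s_k$ has the form $s_1^{j_1}\cdots s_k^{j_k}$.

In characteristic $p$ the proof of (ii) breaks at one point: the number of sequences with product $s$ may be divisible by $p$. A counterexample must arrange such cancellation for every element of $K[S]$, with arbitrary coefficients. The next lemma turns this into a clean target, nilpotence in the contracted algebra.

\begin{lemma}\label{lem:reduction}
Let $S$ be a monoid with zero $\theta\ne1$ in which $S\setminus\{1\}$ is an ideal, and let $J$ be the span of $S\setminus\{1,\theta\}$ in $K_0[S]$. If every element of $\mathrm{Mat}_k(J)$ is nilpotent, then $\mathrm{Mat}_k(K[S])$ is algebraic over $K$.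
\end{lemma}

\begin{proof}
Let $\pi\colon K[S]\to K$ be the homomorphism that sends an element to the sum of its coefficients. The homomorphism $K[S]\to K\times K_0[S]$, $\beta\mapsto(\pi(\beta),\beta+K\theta)$, is injective, because an element of its kernel has the form $c\theta$ with $c=\pi(c\theta)=0$. Applying it entrywise, we view $\beta\in\mathrm{Mat}_k(K[S])$ as a pair $(\beta',\beta'')$ in $\mathrm{Mat}_k(K)\times\mathrm{Mat}_k(K_0[S])$. Since $S\setminus\{1\}$ is an ideal of $S$, the subspace $J$ is an ideal of $K_0[S]$ with $K_0[S]/J=K$. Let $\phi$ be the characteristic polynomial of the image of $\beta''$ in $\mathrm{Mat}_k(K_0[S]/J)=\mathrm{Mat}_k(K)$, and $\psi$ that of $\beta'$. By the Cayley--Hamilton theorem, $\psi(\beta')=0$ and $\phi(\beta'')\in\mathrm{Mat}_k(J)$, so $\phi(\beta'')^N=0$ for some $N$. The nonzero polynomial $\psi\phi^N$ vanishes at $\beta'$ and at $\beta''$, hence at $\beta$.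
\end{proof}

How can nilpotence come about? Suppose that $S$ is a quotient of the free monoid on $x,y$, write $[v]$ for the image of a word $v$, and take the simplest element $\alpha=\lambda[x]+\nu[y]$ in characteristic $2$. In $K_0[S]$,
\begin{equation}\label{eq:linear}
\alpha^N=\sum \lambda^{|v|_x}\nu^{|v|_y}\,[v],
\end{equation}
where the sum is over the words $v$ of length $N$ with $[v]\neq\theta$, and $|v|_x,|v|_y$ count the letters of $v$. If these words can be matched in pairs with the same image in $S$ and the same letters, then $\alpha^N=0$. The natural way to find a partner for $v$ is to exchange two segments of $v$. Two things can go wrong. First, the two segments may be equal, so that $v$ is its own partner. This happens in the free commutative monoid: in $([x]+[y])^2=[x]^2+[y]^2$ the words $xy$ and $yx$ cancel, but $xx$ and $yy$ survive. Second, the rule must be an involution: in the new word one must find the same two segments again.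

So every long word that is not sent to $\theta$ should contain a recognizable place with pairwise distinct segments whose order does not matter in $S$. For other primes and for elements of higher degree we will need more and more segments, so such places are needed at infinitely many scales.

\section{The monoid}\label{sec:monoid}

Let $X=\{x,y\}$, let $X^*$ be the free monoid on $X$ with empty word $\varnothing$, and let $|w|$ be the length of $w$. A word $b$ \emph{occurs in $w$ at position $j$} if $w=w'bw''$ with $|w'|=j$; then $b$ is a \emph{factor} of $w$. For sets of words $A,B$, let $AB$ be the set of concatenations $ab$ with $a\in A$, $b\in B$.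

\subsection*{Blocks}
For each level $n\ge0$ we define three sets of words $B_n^0,B_n^1,B_n^2$. The words of $B_n^0$ will mark where a word of the next level begins. The words of $B_n^1$ and $B_n^2$ will serve as two symbols, which is what is needed to write many distinct segments.

Put $m_n=(n+2)2^n\ge2$; this is the number of segments at level $n$. Choose $\ell_n$ with $2^{\ell_n}\ge m_n+1$, and choose three distinct $m_n$-element subsets $E_n^0,E_n^1,E_n^2$ of $\{1,2\}^{\ell_n}$. They exist because $\binom{2^{\ell_n}}{m_n}\ge\binom{m_n+1}{m_n}\ge3$. Let
\[
B_0^0=\{xxxy\},\qquad B_0^1=\{xxyy\},\qquad B_0^2=\{xyyy\}.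
\]
For a sequence $\eta=(e_1,\dots,e_M)$ over $\{0,1,2\}$ write $B_n^\eta=B_n^{e_1}\cdots B_n^{e_M}$, and define
\[
B_{n+1}^i=\bigcup B_n^0\,B_n^{\varepsilon_1}B_n^{\varepsilon_2}\cdots B_n^{\varepsilon_{m_n}}\qquad(i=0,1,2),
\]
where the union is over all orderings $(\varepsilon_1,\dots,\varepsilon_{m_n})$ of the set $E_n^i$. The words of $B_n=B_n^0\cup B_n^1\cup B_n^2$ are called \emph{$n$-blocks}. By induction the sets $B_n^i$ are nonempty, and all $n$-blocks have the same length $L_n$, where $L_0=4$ and $L_{n+1}=(1+m_n\ell_n)L_n$. For $r\ge n$, every $r$-block is a concatenation of $n$-blocks.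

Every $c\in B_{n+1}^i$ has the form $c=z\,u_1\cdots u_{m_n}$ with $z\in B_n^0$ and $u_j\in B_n^{\varepsilon_j}$ for an ordering $(\varepsilon_1,\dots,\varepsilon_{m_n})$ of $E_n^i$. The factors are determined by $c$, since their lengths $L_n$ and $\ell_nL_n$ are prescribed. We call $z$ the \emph{marker} and $u_1,\dots,u_{m_n}$ the \emph{segments} of $c$. By definition, permuting the segments of $c$ gives another word of $B_{n+1}^i$.

\begin{example}\label{ex:level1}
Let $b_0=xxxy$, $b_1=xxyy$, $b_2=xyyy$. We have $m_0=2$, and we may take $\ell_0=2$, $E_0^0=\{11,12\}$, $E_0^1=\{11,21\}$, $E_0^2=\{11,22\}$. Then $L_1=20$ and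
\begin{align*}
B_1^0&=\{b_0\,b_1b_1\,b_1b_2,\;\; b_0\,b_1b_2\,b_1b_1\},\\
B_1^1&=\{b_0\,b_1b_1\,b_2b_1,\;\; b_0\,b_2b_1\,b_1b_1\},\\
B_1^2&=\{b_0\,b_1b_1\,b_2b_2,\;\; b_0\,b_2b_2\,b_1b_1\}.
\end{align*}
\end{example}

The first lemma says that the hierarchy can be read off from a word: blocks have a well-defined type, and they do not occur by accident across the boundaries of other blocks.

\begin{lemma}\label{lem:recog}
For every $n\ge0$:
\begin{enumerate}
\item[$(D_n)$] the sets $B_n^0,B_n^1,B_n^2$ are pairwise disjoint, so each $n$-block has a \emph{type} $i\in\{0,1,2\}$;
\item[$(C_n)$] if an $n$-block occurs at position $j$ in a concatenation of $n$-blocks, then $L_n\mid j$.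
\end{enumerate}
\end{lemma}

\begin{proof}
We use induction on $n$. The three $0$-blocks are distinct, which is $(D_0)$. Let the $0$-block $b$ occur at position $j$ in $c_1\cdots c_M$ with all $c_i\in B_0$. If $4\nmid j$, the occurrence contains the last letter $y$ of some $c_i$ and the first letter $x$ of $c_{i+1}$. Then $yx$ is a factor of $b$, which is false for all three $0$-blocks. This proves $(C_0)$.

Assume $(D_n)$ and $(C_n)$. Cut $c\in B_{n+1}^i$ into pieces of length $L_n$. The pieces are $n$-blocks, and by $(D_n)$ the word $c$ determines their sequence of types, which is $0$ followed by $\varepsilon_1,\dots,\varepsilon_{m_n}$. Thus $c$ determines the set $\{\varepsilon_1,\dots,\varepsilon_{m_n}\}=E_n^i$, and it determines $i$ because the three sets $E_n^i$ are distinct. This is $(D_{n+1})$.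

Now let the $(n+1)$-block $b$ occur at position $j$ in a concatenation $w$ of $(n+1)$-blocks. The marker of $b$ occurs at position $j$ in $w$, and $w$ is a concatenation of $n$-blocks. By $(C_n)$ we have $L_n\mid j$, so the marker of $b$ is one of these $n$-blocks, and it has type $0$. In each $(n+1)$-block the only piece of type $0$ is the first one, since the $\varepsilon_j$ are sequences over $\{1,2\}$. Hence the pieces of $w$ of type $0$ are those at positions divisible by $L_{n+1}$, and $L_{n+1}\mid j$.
\end{proof}

The definition of $B_{n+1}^i$ refers only to the types of the $n$-blocks involved. So blocks of the same type are interchangeable at all higher levels.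

\begin{lemma}\label{lem:replace}
Let $r\ge n$, let $w=w'bw''\in B_r^j$ with $b\in B_n^i$, and let $b'\in B_n^i$. Then $w'b'w''\in B_r^j$.
\end{lemma}

\begin{proof}
We use induction on $r$. If $r=n$, then $w=b$ by length and $i=j$ by $(D_n)$. Let $w\in B_{r+1}^j$ with $r\ge n$. Then $w=c_0c_1\cdots c_M\in B_r^\eta\subseteq B_{r+1}^j$, where the $c_e$ are $r$-blocks and $\eta$ is their sequence of types. By $(C_n)$, $L_n$ divides $|w'|$. Since $L_n$ also divides $L_r$, the occurrence of $b$ lies inside a single $c_e$. By induction, replacing $b$ by $b'$ turns $c_e$ into an $r$-block of the same type, so $w'b'w''\in B_r^\eta\subseteq B_{r+1}^j$.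
\end{proof}

\subsection*{The congruence}
Let $F\subseteq X^*$ be the set of all factors of blocks of all levels. These are the words that will not be sent to $\theta$. A factor of a word of $F$ is in $F$.

Every $n$-block $b$ is a factor of an $(n+1)$-block. If $b$ has type $0$, use it as a marker. If $b$ has type $1$ or $2$, note that $E_n^0$ contains two distinct sequences; they differ in some coordinate, so both symbols $1$ and $2$ appear in elements of $E_n^0$, and $b$ can be used inside a segment. Consequently,
\begin{equation}\label{eq:up}
\text{every $v\in F$ is a factor of an $r$-block for all sufficiently large $r$.}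
\end{equation}

We want a quotient of $X^*$ that identifies blocks of the same level and type, but never identifies a word of $F$ with a word outside $F$ or with a word of another length; the last two requirements keep the quotient infinite. Rather than impose relations and study their consequences, we identify everything that these requirements allow. Define $u\sim v$ if
\begin{enumerate}
\item[(A)] for all $w',w''\in X^*$: $w'uw''\in F\iff w'vw''\in F$; and
\item[(B)] $|u|=|v|$ or $u\notin F$.
\end{enumerate}

\begin{proposition}\label{prop:S}
The relation $\sim$ is a congruence on $X^*$. The monoid $S=X^*/{\sim}$ is infinite and generated by $[x]$ and $[y]$. The words outside $F$ form one class $\theta$, which is a zero of $S$. Length defines a grading of $S\setminus\{\theta\}$ in which $1$ is the only element of degree $0$, and $S\setminus\{1\}$ is an ideal of $S$.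
\end{proposition}

\begin{proof}
Condition (A) defines an equivalence relation, and with $w'=w''=\varnothing$ it shows that $u\in F\iff v\in F$. So $u\sim v$ means that (A) holds and either both words lie outside $F$ or both lie in $F$ and have equal length; this is an equivalence relation. Let $u\sim v$ and $g,h\in X^*$. Condition (A) for $guh$ and $gvh$ is a special case of (A) for $u$ and $v$. For (B), if $|u|=|v|$ then $|guh|=|gvh|$, and if $u\notin F$ then $guh\notin F$. So $\sim$ is a congruence.

In a concatenation of $0$-blocks every fourth letter is $y$, so $xxxx\notin F$ and $X^*\setminus F$ is nonempty. If $u,v\notin F$, both sides of (A) are always false, so $u\sim v$; thus $X^*\setminus F$ is one class $\theta$, and it is a zero because a word with a factor outside $F$ is outside $F$. Equivalent words of $F$ have equal length, so $\deg[v]=|v|$ is a grading. The class of $\varnothing\in F$ is $\{\varnothing\}$, and a product with a nonempty factor is nonempty, so $S\setminus\{1\}$ is an ideal. Finally, $F$ contains words of every length because $L_n\to\infty$, so $S$ has elements of every degree.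
\end{proof}

\begin{lemma}\label{lem:same}
If $b,b'\in B_n^i$, then $b\sim b'$.
\end{lemma}

\begin{proof}
The lengths agree. Let $w'bw''\in F$. By \eqref{eq:up}, $w'bw''$ is a factor of an $r$-block $w$ with $r\ge n$. By Lemma~\ref{lem:replace}, replacing this occurrence of $b$ in $w$ by $b'$ gives an $r$-block, and $w'b'w''$ is a factor of it. So $w'b'w''\in F$. Exchanging the roles of $b$ and $b'$ gives the converse implication in (A).
\end{proof}

\section{Permuting segments}\label{sec:action}

Fix $n\ge0$, and put $m=m_n$, $L=L_{n+1}$ and $F_n=\{v\in F:|v|\ge2L\}$. Let $\mathrm{Sym}_m$ be the symmetric group on $\{1,\dots,m\}$. For $v\in F$ let $O(v)$ be the set of positions at which $(n+1)$-blocks occur in $v$.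

\begin{lemma}\label{lem:O}
If $v\in F_n$, then $O(v)$ is nonempty and all its elements are congruent modulo $L$.
\end{lemma}

\begin{proof}
By \eqref{eq:up}, $v$ occurs at some position $j_0$ in an $r$-block $w$ with $r\ge n+1$, and $w$ is a concatenation of $(n+1)$-blocks. The least multiple of $L$ that is at least $j_0$ is less than $j_0+L$. The block of $w$ that starts there ends within the occurrence of $v$, because $|v|\ge 2L$. So $O(v)\ne\emptyset$. If $j\in O(v)$, then $L\mid j_0+j$ by $(C_{n+1})$ applied in $w$.
\end{proof}

We permute the segments of the leftmost $(n+1)$-block. For $v\in F_n$ write $v=fch$ with $|f|=\min O(v)$ and $c\in B_{n+1}$, let $c=z\,u_1\cdots u_m$ be the decomposition into marker and segments, and for $\sigma\in\mathrm{Sym}_m$ put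
\[
c_\sigma=z\,u_{\sigma(1)}\cdots u_{\sigma(m)},\qquad v_\sigma=f\,c_\sigma\,h .
\]

\begin{lemma}\label{lem:action}
The rule $(v,\sigma)\mapsto v_\sigma$ is a right action of $\mathrm{Sym}_m$ on $F_n$. The action is free, so that the orbit of $v$ consists of the $m!$ distinct words $v_\sigma$, and $v_\sigma\sim v$ for all $\sigma$.
\end{lemma}

\begin{proof}
The blocks $c$ and $c_\sigma$ have the same type, so $c_\sigma\sim c$ by Lemma~\ref{lem:same}, and $v_\sigma\sim v$ because $\sim$ is a congruence. In particular $v_\sigma\in F$ and $|v_\sigma|=|v|$, so $v_\sigma\in F_n$.

We claim that $\min O(v_\sigma)=|f|$. We have $|f|\in O(v_\sigma)$. By Lemma~\ref{lem:O} applied to $v_\sigma$, an element $j<|f|$ of $O(v_\sigma)$ would satisfy $j+L\le|f|$. The corresponding occurrence would lie inside $f$, so $j\in O(v)$, contrary to $|f|=\min O(v)$. Hence the leftmost $(n+1)$-block of $v_\sigma$ is $c_\sigma$, with segments $u'_j=u_{\sigma(j)}$. For $\rho\in\mathrm{Sym}_m$ we have $u'_{\rho(j)}=u_{\sigma\rho(j)}$, so $(v_\sigma)_\rho=v_{\sigma\rho}$. The identity permutation fixes $v$. Thus the rule is a right action.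

The segments $u_j\in B_n^{\varepsilon_j}$ are pairwise distinct, because by $(D_n)$ the word $u_j$ determines $\varepsilon_j$, and the $\varepsilon_j$ are distinct. They have equal length, so $v_\sigma=v$ forces $u_{\sigma(j)}=u_j$ and hence $\sigma(j)=j$ for all $j$.
\end{proof}

The two dangers of Section~\ref{sec:positive} are both excluded here. The action is free because $E_n^i$ is a set of distinct sequences. It is an action because the markers force $(C_{n+1})$: if occurrences of blocks could overlap, permuting the segments of $c$ might create a block that starts further left and overlaps $c_\sigma$, and the rule would then select a different place.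

\begin{example}\label{ex:linear}
Take $n=0$ with the choices of Example~\ref{ex:level1}, let $\operatorname{char}K=2$ and $\alpha=\lambda[x]+\nu[y]\in K_0[S]$. For $N\ge2L_1=40$ every word $v\in F$ of length $N$ contains a $1$-block, and Lemma~\ref{lem:action} matches these words in pairs such as
\[
f\;b_0\;b_1b_1\;b_1b_2\;h\quad\longleftrightarrow\quad f\;b_0\;b_1b_2\;b_1b_1\;h ,
\]
where the displayed $1$-block is the leftmost one. The two words of a pair are distinct, have the same class in $S$ and have the same letters. In \eqref{eq:linear} they contribute $2\lambda^{|v|_x}\nu^{|v|_y}[v]=0$, so $\alpha^{40}=0$. In characteristic $p$, choose $n$ with $m_n\ge p$. Each orbit in $F_n$ contributes $m_n!$ equal terms to \eqref{eq:linear}, and $p\mid m_n!$, so $\alpha^{N}=0$ for $N\ge 2L_{n+1}$.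
\end{example}

The example uses that the coefficient of $v$ is a product of commuting contributions of the letters of $v$. For elements of higher degree this fails. The coefficient of a word $v$ in a power of $a=\sum a_ww$ is a sum over factorizations of $v$ into words $w$, and these may straddle the boundaries between segments; for $a=xy$ the words $xy$ and $yx$ have coefficients $1$ and $0$ in $a$. In Section~\ref{sec:nil} we restore multiplicativity at the price of replacing scalars by matrices. The contributions of the segments then no longer commute, and we need a substitute for the divisibility $p\mid m!$.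

\section{A symmetric identity for matrices in characteristic $p$}\label{sec:identity}

\begin{lemma}\label{lem:sym}
Let $p$ be a prime, $R$ a commutative ring with $pR=0$, and $A_1,\dots,A_m\in\mathrm{Mat}_D(R)$ with $m\ge pD$. Then
\[
\sum_{\sigma\in\mathrm{Sym}_m}A_{\sigma(1)}\cdots A_{\sigma(m)}=0 .
\]
\end{lemma}

For $D=1$ the sum is $m!\,A_1\cdots A_m$, and the lemma says that $p\mid m!$ for $m\ge p$. The number of factors must grow with both $p$ and $D$. If all $A_i$ are the identity matrix $I$, the sum is $m!\,I$, which is nonzero over $\mathbb F_p$ when $m<p$, and nonzero for every $m$ in characteristic $0$. If $m<D$ and $A_i$ is the matrix unit $E_{i,i+1}$, only the identity permutation contributes, and the sum is $E_{1,m+1}\neq0$.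

The proof uses two standard facts. The Cayley--Hamilton theorem holds for square matrices over any commutative ring. In a commutative ring killed by $p$, the map $\gamma\mapsto\gamma^p$ is additive, because $p$ divides $\binom pi$ for $0<i<p$. The symmetric sum is the coefficient of $t_1\cdots t_m$ in $(\sum t_iA_i)^m$, and we isolate it by setting $t_i^2=0$.

\begin{proof}
Let $R'=R[t_1,\dots,t_m]/(t_1^2,\dots,t_m^2)$. It is a free $R$-module on the monomials $t_U=\prod_{i\in U}t_i$ with $U\subseteq\{1,\dots,m\}$, and $pR'=0$. Let $\mathfrak a$ be the ideal generated by $t_1,\dots,t_m$. Every $\gamma\in\mathfrak a$ has the form $\sum_{U\ne\emptyset}r_Ut_U$ with $r_U\in R$, so $\gamma^p=\sum_{U\neq\emptyset} r_U^p\,t_U^p=0$, since $t_U^2=0$ for $U\ne\emptyset$.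

Put $Z=\sum_it_iA_i\in\mathrm{Mat}_D(R')$. By the Cayley--Hamilton theorem, $Z^D=-\sum_{j=1}^D\gamma_jZ^{D-j}$, where $\gamma_j$ is a homogeneous polynomial of degree $j\ge1$ in the entries of $Z$. These entries lie in $\mathfrak a$, so $\gamma_j\in\mathfrak a$. The subring generated by $Z$ and the scalar matrices is commutative and killed by $p$. Raising to the $p$-th power in it gives
\[
Z^{pD}=(-1)^p\sum_{j=1}^D\gamma_j^{\,p}\,Z^{p(D-j)}=0 .
\]
Hence $Z^m=0$. On the other hand, $Z^m$ is the sum of the terms $t_{i_1}\cdots t_{i_m}A_{i_1}\cdots A_{i_m}$ over all sequences $(i_1,\dots,i_m)$, and a term with a repeated index vanishes. Therefore $Z^m=t_1\cdots t_m\sum_\sigma A_{\sigma(1)}\cdots A_{\sigma(m)}$. The entries of the sum lie in $R$ and $t_1\cdots t_m$ is a basis element, so the sum is $0$.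
\end{proof}

This lemma is the only place where the construction uses positive characteristic.

\section{Transfer matrices and nilpotence}\label{sec:nil}

Let $R$ be a commutative ring, $\Lambda=\mathrm{Mat}_k(R)$ and $d\ge1$. Let $a=\sum_{1\le|w|\le d}a_ww\in\Lambda[X^*]$, and write $a^N=\sum_va^N(v)\,v$ for $N\ge0$. For $N\geq 1$,
\[
a^N(v)=\sum a_{w_1}\cdots a_{w_N},
\]
summed over all factorizations $v=w_1\cdots w_N$ with $1\le|w_i|\le d$; also $a^0(\varnothing)=1$ and $a^0(v)=0$ for $v\ne\varnothing$. In particular $a^N(v)=0$ if $|v|<N$, so
\[
A(v)=\sum_{N\ge0}a^N(v)\,t^N
\]
is a polynomial in a central variable $t$. The variable records the number of pieces, so that the different powers of $a$ stay apart.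

To make $A(v)$ multiplicative, read $v$ from left to right and remember the part of the current piece that has been read so far. This part lies in the set $Q$ of words of length at most $d-1$, and $|Q|=2^d-1$. On reading a letter $\xi$ in state $q$, we may either continue the piece and move to the state $q\xi$, or close the piece $q\xi$, collect the weight $ta_{q\xi}$ and return to the state $\varnothing$. Accordingly, for $\xi\in X$ let $\mu(\xi)$ be the $Q\times Q$ matrix over $\Lambda[t]$ whose row $q$ has the entry $ta_{q\xi}$ in column $\varnothing$, the entry $1$ in column $q\xi$ if $|q\xi|\le d-1$, and $0$ elsewhere. Extend $\mu$ to a monoid homomorphism $X^*\to\mathrm{Mat}_Q(\Lambda[t])$.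

For $d=2$ and the order $\varnothing,x,y$ on $Q$,
\[
\mu(x)=\begin{pmatrix}ta_x&1&0\\ ta_{xx}&0&0\\ ta_{yx}&0&0\end{pmatrix},\qquad
\mu(y)=\begin{pmatrix}ta_y&0&1\\ ta_{xy}&0&0\\ ta_{yy}&0&0\end{pmatrix},
\]
and $\mu(xy)_{\varnothing,\varnothing}=t^2a_xa_y+ta_{xy}$, with one term for each factorization of $xy$.

\begin{lemma}\label{lem:transfer}
For every word $v$ we have $\mu(v)_{\varnothing,\varnothing}=A(v)$.
\end{lemma}

\begin{proof}
We prove by induction on $|v|$ that, for all $q\in Q$, the entry $\mu(v)_{\varnothing,q}$ equals $A(v')$ if $v=v'q$, and equals $0$ if $q$ is not a suffix of $v$. For $v=\varnothing$ this holds because $\mu(\varnothing)$ is the identity matrix and $A(\varnothing)=1$. Consider $v\xi$ with $\xi\in X$, and use $\mu(v\xi)_{\varnothing,q'}=\sum_q\mu(v)_{\varnothing,q}\,\mu(\xi)_{q,q'}$.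

Let $q'\ne\varnothing$. If $q'$ does not end with $\xi$, column $q'$ of $\mu(\xi)$ is zero and $q'$ is not a suffix of $v\xi$. If $q'=q\xi$, the only nonzero entry of this column is $1$ in row $q$, so $\mu(v\xi)_{\varnothing,q'}=\mu(v)_{\varnothing,q}$; and $v\xi=v'q'$ if and only if $v=v'q$. For $q'=\varnothing$ we get
\[
\mu(v\xi)_{\varnothing,\varnothing}=\sum_{v=v'q,\;q\in Q}A(v')\,ta_{q\xi}=\sum_{N\ge0}t^{N+1}\sum_{v=v'q,\;q\in Q}a^N(v')\,a_{q\xi}.
\]
Sorting the factorizations of $v\xi$ into $N+1$ pieces by their last piece $q\xi$ shows that the inner sum is $a^{N+1}(v\xi)$. Since $a^0(v\xi)=0$, the total is $A(v\xi)$.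
\end{proof}

\begin{proposition}\label{prop:nil}
Let $p$ be a prime, $R$ a commutative ring with $pR=0$, $d,k\ge1$ and $\Lambda=\mathrm{Mat}_k(R)$. Let $n\geq 0$ satisfy $m_n\ge pk(2^d-1)$; this holds for $n=\max(d,pk)$. If $\alpha\in\Lambda_0[S]$ is supported in degrees $1,\dots,d$, then $\alpha^N=0$ for all $N\ge2L_{n+1}$.
\end{proposition}

\begin{proof}
For $n=\max(d,pk)$ we have $m_n=(n+2)2^n\ge pk\,2^d$, as claimed. Put $m=m_n$.

The quotient map $X^*\to S$ induces a ring homomorphism $\Lambda[X^*]\to\Lambda_0[S]$ that sends $v$ to $[v]$ if $v\in F$ and to $0$ otherwise. Choosing one word for each element of the support of $\alpha$, we obtain an element $a=\sum_{1\le|w|\le d}a_ww$ that maps to $\alpha$. Hence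
\begin{equation}\label{eq:power}
\alpha^N=\sum_{v\in F}a^N(v)\,[v].
\end{equation}
Let $\mu$ be the homomorphism attached to $a$. Its values lie in $\mathrm{Mat}_Q(\Lambda[t])=\mathrm{Mat}_D(R[t])$ with $D=k(2^d-1)$. The ring $R[t]$ is commutative and killed by $p$, and $m\ge pD$, so Lemma~\ref{lem:sym} applies to any $m$ values of $\mu$.

Let $P$ be an orbit of $\mathrm{Sym}_m$ in $F_n$, and let $v=f\,z\,u_1\cdots u_m\,h\in P$ be written as in Section~\ref{sec:action}. Because the action is free, summing over $P$ is the same as summing over $\mathrm{Sym}_m$, and
\[
\sum_{v'\in P}\mu(v')=\mu(fz)\Bigl(\sum_{\sigma\in\mathrm{Sym}_m}\mu(u_{\sigma(1)})\cdots\mu(u_{\sigma(m)})\Bigr)\mu(h)=0 .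
\]
Taking the coefficient of $t^N$ in the $(\varnothing,\varnothing)$ entry, we get $\sum_{v'\in P}a^N(v')=0$ for every $N$ by Lemma~\ref{lem:transfer}.

Let $N\ge2L_{n+1}$. Every $v\in F$ with $a^N(v)\ne0$ has $|v|\ge N$, so it lies in $F_n$. Group the terms of \eqref{eq:power} by orbits. On an orbit $P$ the class $[v']$ is constant by Lemma~\ref{lem:action}, and the coefficients add up to $0$. Hence $\alpha^N=0$.
\end{proof}

For $d=k=1$ the matrices $\mu(\xi)=(ta_\xi)$ have size one, and the proof is the argument of Example~\ref{ex:linear}. The condition $m_n\ge pk(2^d-1)$ is the reason for having infinitely many levels with $m_n\to\infty$: each triple $(d,k,p)$ is served by some level, so one monoid works for all primes.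

\section{Proofs of the theorems}\label{sec:proofs}

\begin{proof}[Proof of Theorems~\ref{thm:main} and~\ref{thm:strong}]
Let $S$ be the monoid of Proposition~\ref{prop:S}. It is infinite, generated by two elements, has a zero and has the required grading. It is not locally finite, because the subsemigroup generated by $[x]$ and $[y]$ is the infinite set $S\setminus\{1\}$.

(1) This is Proposition~\ref{prop:nil}, with $N(d,k,p)=2L_{n+1}$ and $n=\max(d,pk)$.

(2) Let $\operatorname{char}K=p>0$, and let $J$ be as in Lemma~\ref{lem:reduction}. An element of $\mathrm{Mat}_k(J)\subseteq\mathrm{Mat}_k(K_0[S])$ has finite support in positive degrees, so it is supported in degrees $1,\dots,d$ for some $d$ and is nilpotent by (1). By Lemma~\ref{lem:reduction}, $\mathrm{Mat}_k(K[S])$ is algebraic over $K$. The case $k=1$ completes the proof of Theorem~\ref{thm:main}.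

(3) The point is that a long word of $F$ is determined up to $\sim$ by one of three types for every $L_n$ letters, apart from two short ends. Let $g(j)$ be the number of elements of $S\setminus\{\theta\}$ of degree $j$, and fix $n$. We claim that
\[
g(j)\le4^{L_n}\,3^{j/L_n}\qquad\text{for all }j\ge0 .
\]
For $j<2L_n$ this follows from $g(j)\le2^j$. Let $v\in F$ have length $j\ge2L_n$. By \eqref{eq:up}, $v$ is a factor of a concatenation of $n$-blocks. Cutting $v$ at the boundaries of these blocks gives $v=f\,c_1\cdots c_M\,h$ with $c_i\in B_n$ and $|f|,|h|<L_n$. By Lemma~\ref{lem:same}, $[v]$ depends only on $f$, $h$ and the types of $c_1,\dots,c_M$. There are fewer than $2^{L_n}$ choices for each of $f$ and $h$. These choices determine $M\le j/L_n$, and then there are at most $3^{M}$ sequences of types. This proves the claim.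

A product of at most $j$ generators is $\theta$ or has degree at most $j$, so $G(j)\le1+(j+1)\,4^{L_n}3^{j/L_n}$ and $\limsup_jG(j)^{1/j}\le3^{1/L_n}$. This holds for every $n$, and $L_n\to\infty$, so $\limsup_jG(j)^{1/j}\le1$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:class}]
The implication (c)$\Rightarrow$(a) is Proposition~\ref{prop:positive}(ii). For (a)$\Rightarrow$(b), a monoid generated by two elements is the union of $\{1\}$ and the subsemigroup that they generate, so it is finite if it is locally finite. For (b)$\Rightarrow$(c), if $\operatorname{char}K>0$, the monoid of Theorem~\ref{thm:main} violates (b). The last statement is Proposition~\ref{prop:positive}(i).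
\end{proof}

\section{Groups and cancellative monoids}\label{sec:groups}

Suppose that $S$ is a cancellative monoid, so that each of $ss'=ss''$ and $s's=s''s$ implies $s'=s''$, and that $K[S]$ is algebraic. For $s\in S$, Proposition~\ref{prop:positive}(i) gives $s^i=s^j$ with $i<j$, hence $s^{j-i}=1$. So $S$ is a group in which every element has finite order, and the Question for cancellative monoids is the same as the Question for groups.

The monoid $S$ constructed above lies at the other extreme. Every $s\in S\setminus\{1\}$ has a power equal to $\theta$: for $s\neq\theta$, apply Proposition~\ref{prop:nil} to $\alpha=s$ in $(\mathbb F_2)_0[S]$. Consequently all subgroups of $S$ are trivial. Indeed, let $H$ be a subgroup with identity element $e=e^2$. If $e=1$, the elements of $H$ are invertible in $S$, and $H=\{1\}$ because $S\setminus\{1\}$ is an ideal. If $e\ne1$, then $e=e^N=\theta$ for some $N$, and every $s\in H$ satisfies $s=s\theta=\theta$.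

The zero is an essential part of the construction: it removes all words that lack the block structure on which the cancellation depends. The theorems above answer the Question negatively for monoids over every field of positive characteristic. They leave undecided whether a group $H$ with $K[H]$ algebraic over a field $K$ of characteristic $p>0$ must be locally finite.
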